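# A cubic coefficient larger than three for starlike maps on balls of $\mathbb C^n$

## 1. The bound $k$, guessed from one variable and tested

If $f(z)=z+a_2z^2+a_3z^3+\cdots$ is injective on the unit disc of $\mathbb C$ and its image is starlike with respect to $0$, then $|a_k|\le k$. We ask whether the same bound holds for starlike maps on the unit ball of any norm on $\mathbb C^n$, once "the $k$-th coefficient" is read in the direction of the point. The answer one would first guess is yes, and the first tests support it.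

Throughout, $\|\cdot\|$ is a norm on $\mathbb C^n$, $n\ge2$, and $B=\{z:\|z\|<1\}$.

**Definition (normalized starlike map).** A holomorphic $f:B\to\mathbb C^n$ is normalized if $f(0)=0$ and $Df(0)=I$. It is starlike if it is biholomorphic on $B$ and $f(B)$ is starlike with respect to $0$, that is, $e^{-t}f(B)\subset f(B)$ for $t\ge 0$ and $0\in f(B)$.

**Definition (coefficients).** $F_k(w)=\frac1{k!}D^kf(0)(w^k)$, the homogeneous part of degree $k$ of $f$ at $0$. Thus $f=z+F_2+F_3+\cdots$ near $0$.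

**Definition (the set $T(w)$).** For $w\ne0$, $T(w)$ is the set of complex linear functionals $l_w$ with $l_w(w)=\|w\|$ and $\|l_w\|=1$. By the Hahn–Banach theorem it is nonempty.

For the Euclidean norm, $T(w)$ consists of the single functional $y\mapsto\langle y,w\rangle/\|w\|$. For the norm $|z_1|+|z_2|$ on $\mathbb C^2$, $T(e_1)$ consists of all $y\mapsto y_1+l_2y_2$ with $|l_2|\le1$: a corner of the sphere has many functionals. Directly from the definition, $T(\rho z)=T(z)$ for $\rho>0$ and $T(\zeta z)=\bar\zeta\,T(z)$ for $|\zeta|=1$.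

The conjectured bound is
$$\big|l_w(F_k(w))\big|\le k\qquad\text{for all } k\ge2,\ \|w\|=1,\ l_w\in T(w),\tag{1}$$
for every norm and every normalized starlike $f$. The functional $l_w$ is there for a reason: the norm estimate $\|F_k(w)\|\le k$ fails. On the Euclidean ball of $\mathbb C^2$ the map $f(z)=(z_1+az_2^2,z_2)$ with $|a|=3\sqrt3/2$ is normalized starlike (we check this in Section 2), and $\|F_2(e_2)\|=|a|>2$. But $F_2(e_2)=ae_1$ is orthogonal to $e_2$, so $l_{e_2}(F_2(e_2))=0$, and (1) survives.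

We use one textbook fact, Carathéodory's inequality: if $p(\zeta)=1+p_1\zeta+p_2\zeta^2+\cdots$ is holomorphic on the disc with $\operatorname{Re}p\ge0$, then $|p_j|\le2$ for all $j\ge1$.

*One variable.* For starlike $f$, $p=zf'/f$ has positive real part. Comparing coefficients in $zf'=pf$ gives $(k-1)a_k=\sum_{j=1}^{k-1}p_ja_{k-j}$ with $a_1=1$. By induction $(k-1)|a_k|\le\sum_{j=1}^{k-1}2(k-j)=k(k-1)$, so $|a_k|\le k$.

*Diagonal maps.* Let $f(z)=(f_1(z_1),\dots,f_n(z_n))$ on the unit ball of a $p$-norm, $1\le p\le\infty$, with each $f_j=\zeta+\sum_k a_{j,k}\zeta^k$ starlike on the disc. The map is injective with invertible derivative. The numbers $v_j=f_j^{-1}(e^{-t}f_j(z_j))$ satisfy $|v_j|\le|z_j|$ by the Schwarz lemma, so $(v_1,\dots,v_n)\in B$ and $f$ is starlike. Let $\|w\|=1$ and $l=\sum l_jy_j\in T(w)$. Rotating the coordinates of $w$ does not change its norm, so $\sum|l_jw_j|\le1$. Since $\sum l_jw_j=1$, all $l_jw_j$ are $\ge0$. As $|w_j|\le1$,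
$$|l(F_k(w))|=\Big|\sum_j l_jw_j\,a_{j,k}w_j^{k-1}\Big|\le k\sum_j l_jw_j=k .$$
So (1) holds for every $k$. With all $f_j(\zeta)=\zeta/(1-\zeta)^2$ and $w=e_1$ we have $F_k(e_1)=ke_1$, so equality occurs.

*The case $k=2$.* The bound holds for every norm and every normalized starlike map. This is a known result, and we prove it in a few lines in Section 2.

## 2. Starlike maps and fields with $\operatorname{Re}l(h)\ge0$

The one-variable proof works with $zf'/f$, or equally with $f/f'$. In several variables the analogue is the vector field $h=(Df)^{-1}f$, whose flow $\dot v=-h(v)$ is carried by $f$ to the radial contraction $x\mapsto e^{-t}x$.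

**Lemma 1.** Let $f$ be normalized starlike on $B$ and $h=(Df)^{-1}f$. Then $h(0)=0$, $Dh(0)=I$, and
$$\operatorname{Re}l(h(z))\ge0\qquad(z\in B\setminus\{0\},\ l\in T(z)).\tag{2}$$

*Proof.* Since $f=z+O(|z|^2)$ and $Df=I+O(|z|)$, we have $h=z+O(|z|^2)$. Starlikeness makes $v(z,t)=f^{-1}(e^{-t}f(z))$ a holomorphic map $B\to B$ in $z$, with $v(0,t)=0$. For any functional with $\|l\|=1$, the function $\zeta\mapsto l(v(\zeta z/\|z\|,t))$ maps the disc to itself and $0$ to $0$. By the Schwarz lemma $|l(v(z,t))|\le\|z\|$, and so $\|v(z,t)\|\le\|z\|$. Differentiating at $t=0$, $v(z,t)=z-th(z)+o(t)$. For $l\in T(z)$ we get $\|z\|\ge\operatorname{Re}l(v(z,t))=\|z\|-t\operatorname{Re}l(h(z))+o(t)$, which gives (2). $\square$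

**Lemma 2.** Let $h$ satisfy $h(0)=0$, $Dh(0)=I$, and either (i) $h$ is holomorphic on $B$ and (2) holds, or (ii) $h$ is a polynomial map and
$$\operatorname{Re}l(h(z))\ge0\qquad(\|z\|=1,\ l\in T(z)).\tag{3}$$
Then for $\|z\|=1$ and $l\in T(z)$ the function $g(\zeta)=l(h(\zeta z))/\zeta$ has $g(0)=1$ and $\operatorname{Re}g\ge0$ on the open disc, and
$$\operatorname{Re}l(h(x))\ge\|x\|\,\frac{1-\|x\|}{1+\|x\|}\qquad(0<\|x\|<1,\ l\in T(x)).\tag{4}$$

*Proof.* First, $g(0)=l(Dh(0)z)=l(z)=1$. For $\zeta\neq0$ the functional $(\bar\zeta/|\zeta|)\,l$ lies in $T(\zeta z)$, and $g(\zeta)=|\zeta|^{-1}(\bar\zeta/|\zeta|)\,l(h(\zeta z))$. In case (i) this gives $\operatorname{Re}g(\zeta)\ge0$ for $0<|\zeta|<1$. In case (ii) it gives $\operatorname{Re}g\ge0$ on $|\zeta|=1$, hence on the disc by the minimum principle, $g$ being a polynomial. Harnack's inequality for $\operatorname{Re}g$, with value $1$ at $0$, gives $\operatorname{Re}g(\zeta)\ge\frac{1-|\zeta|}{1+|\zeta|}$. Given $x$, put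 $z=x/\|x\|$. Then $T(x)=T(z)$ and $l(h(x))=\|x\|\,g(\|x\|)$, which is (4). $\square$

Write $h=z+P_2+P_3+\cdots$ in homogeneous parts. The degree-2 part of $Df\,h=f$ reads $P_2+2F_2=F_2$ (Euler's identity $DF_2(z)z=2F_2$). The degree-3 part reads $P_3+DF_2(P_2)+3F_3=F_3$. Hence
$$F_2=-P_2,\qquad F_3=\tfrac12\big(DP_2(P_2)-P_3\big),\tag{5}$$
where $DP_2(P_2)$ at $w$ means $DP_2(w)$ applied to $P_2(w)$. In every degree $k\ge2$ the equation has the form $(k-1)F_k=(\text{terms in lower }F_j\text{ and }h)$, so $h$ determines $f$.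

*Proof of (1) for $k=2$.* By Lemmas 1 and 2, $g(\zeta)=1+l_w(P_2(w))\zeta+\cdots$ has non-negative real part, so $|l_w(F_2(w))|=|l_w(P_2(w))|\le2$ by Carathéodory's inequality. $\square$

To produce examples we go from $h$ back to $f$. The next two lemmas do this. We separate the decay estimate because Theorem 3 uses it again.

**Lemma 3.** Let $h$ be holomorphic on $B$ with $h(0)=0$, and let (4) hold. If $v$ solves $\dot v=-h(v)$ with $v(0)=z\in B\setminus\{0\}$, then $v$ exists in $B$ for all $t\ge0$, $\|v\|$ is non-increasing, and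
$$\|v(t)\|\le\frac{\|v(t)\|}{(1-\|v(t)\|)^2}\le e^{-t}\frac{\|z\|}{(1-\|z\|)^2}.\tag{6}$$

*Proof.* Let $[0,t^*)$ be the maximal interval on which $v$ exists in $B$. There $v\ne0$ by uniqueness, and $\nu(t)=\|v(t)\|$ is locally Lipschitz. Fix $t$ and $l\in T(v(t))$. Then
$$\nu(t-\varepsilon)\ge\operatorname{Re}l(v(t-\varepsilon))=\nu(t)+\varepsilon\operatorname{Re}l(h(v(t)))+o(\varepsilon).$$
So wherever $\nu$ is differentiable, hence almost everywhere, $\nu'\le-\operatorname{Re}l(h(v))\le-\nu\frac{1-\nu}{1+\nu}$ by (4). Thus $\nu$ is non-increasing, $v$ stays in the compact set $\|x\|\le\|z\|$, and $t^*=\infty$. Since $\frac{d}{dx}\log\frac{x}{(1-x)^2}=\frac1x+\frac2{1-x}=\frac{1+x}{x(1-x)}$, the derivative of $\log\frac{\nu}{(1-\nu)^2}$ is at most $-1$ almost everywhere. Integrating gives (6). $\square$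

**Lemma 4.** Let $h:\mathbb C^n\to\mathbb C^n$ be a polynomial map with $h(0)=0$, $Dh(0)=I$, satisfying (3). Then there is a normalized starlike $f$ on $B$ with $Df\,h=f$.

*Proof.* **Step 1: construct $f$ as a limit of the rescaled flow.** By Lemmas 2 and 3 the flow $v(z,t)$ of $-h$ exists in $B$ for $t\ge0$ (for $z=0$ it is $0$) and satisfies (6). By standard ODE theory $v(\cdot,t)$ is holomorphic, it is injective (uniqueness backward in time), $Dv(z,t)$ is invertible (linear variational equation), and $Dv(0,t)=e^{-t}I$ because $Dh(0)=I$. As $h$ is a polynomial, $\|x-h(x)\|\le K\|x\|^2$ on $B$ for some $K$. Hence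
$$\Big\|\frac{d}{dt}(e^tv)\Big\|=e^t\|v-h(v)\|\le Ke^t\|v\|^2\le Ke^{-t}\frac{\|z\|^2}{(1-\|z\|)^4}.$$
So $e^tv(\cdot,t)$ converges locally uniformly on $B$ to a holomorphic $f$ with $f(0)=0$ and $Df(0)=I$.

**Step 2: show that $f$ linearizes the flow.** Since $v(v(z,s),t)=v(z,t+s)$,
$$f(v(z,s))=\lim_{t\to\infty}e^tv(z,t+s)=e^{-s}f(z).\tag{7}$$
Differentiating at $s=0$ gives $-Df(z)h(z)=-f(z)$.

**Step 3: show that $f$ is starlike.** The map $f$ is injective near $0$, and $v(z,s)\to0$ as $s\to\infty$. If $f(z)=f(z')$, then (7) gives $f(v(z,s))=f(v(z',s))$. For large $s$ both points are near $0$, so $v(z,s)=v(z',s)$ and $z=z'$. Differentiating (7) in $z$ gives $Df(v(z,s))\,Dv(z,s)=e^{-s}Df(z)$. The left side is invertible for large $s$, so $Df(z)$ is invertible. Finally $e^{-s}f(z)=f(v(z,s))\in f(B)$. $\square$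

*Check on the example of Section 1.* For $f=(z_1+az_2^2,z_2)$ we compute $(Df)^{-1}f=(z_1-az_2^2,\,z_2)$. On the Euclidean unit sphere with $|z_1|=r$, $\operatorname{Re}\langle h(z),z\rangle=1-\operatorname{Re}(az_2^2\bar z_1)\ge1-|a|\,r(1-r^2)$. The maximum of $r(1-r^2)$ is $\frac2{3\sqrt3}$, at $r=1/\sqrt3$. So (3) holds for $|a|\le\frac{3\sqrt3}2$, and since $h$ determines $f$, the map is starlike.

## 3. The cubic coefficient leaves the complex line, and three theorems

Let us try to prove (1) for $k=3$ the same way. By (5),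
$$l_w(F_3(w))=\tfrac12\,l_w\big(DP_2(w)(P_2(w))\big)-\tfrac12\,l_w(P_3(w)).$$
Lemma 2 controls $l_w(P_j(w))$, because these are the coefficients of $g$. If $h(z)=p(z)z$ with a scalar function $p=1+p_1+p_2+\cdots$, this suffices. Then $P_2=p_1z$ and $DP_2(P_2)=p_1\,DP_2(z)z=2p_1^2z$, so $F_3(w)=(p_1^2-\frac12p_2)(w)\,w$. On the disc, $\zeta\mapsto 1/p(\zeta w)=1+q_1\zeta+q_2\zeta^2+\cdots$ also has positive real part, with $q_1=-p_1$ and $q_2=p_1^2-p_2$. Therefore $|l_w(F_3(w))|=\frac12|q_1^2+q_2|\le\frac12(4+2)=3$.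

In general $P_2(w)$ is not a multiple of $w$. Then $DP_2(w)(P_2(w))$ is a derivative of $P_2$ in a direction transversal to the line $\mathbb Cw$, and the function $g$, which sees only that line, says nothing about it. The argument stops exactly here.

This also shows what to try. Take $n=2$, $w=e_1$, and make $P_2(e_1)$ purely transversal: put $-bz_1^2$ in the second component. Then let the first component react to a change of $z_2$: put $-dz_1z_2$ there. We carry three more terms whose use will appear later: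
$$h=(p,q),\qquad p=z_1-d\,z_1z_2,\qquad q=z_2-b\,z_1^2+\alpha z_2^2+g\,z_1^2z_2-\eta\,z_1^2z_2^2,\tag{8}$$
with $b,d>0$ and $\alpha,g,\eta\ge0$. Here $P_2=(-dz_1z_2,\ \alpha z_2^2-bz_1^2)$, so $P_2(e_1)=(0,-b)$. The derivative of $P_2$ at $e_1$ in the direction $(0,-b)$ is $(db,0)$. The cubic part $P_3=(0,gz_1^2z_2)$ vanishes at $e_1$. So (5) gives
$$F_3(e_1)=\tfrac12\,db\;e_1 .\tag{9}$$
If $\|e_1\|=1$, every $l\in T(e_1)$ takes the value $\frac12db$ on it. To refute (1) we need a norm for which a field (8) with $db>6$ satisfies (3). The rest of the lecture shows that this is possible. Here is what will be proved.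

**Theorem 1.** For every $n\ge2$ there are a norm on $\mathbb C^n$, a normalized starlike map $f$ on its unit ball, a vector $w$ with $\|w\|=1$, and $l_w\in T(w)$ such that $l_w(F_3(w))=\frac{121}{40}=3.025>3$. Hence the conjecture (1) is false.

**Theorem 2.** For every $n\ge2$, the set of norms on $\mathbb C^n$ for which the case $k=3$ of the conjecture fails has non-empty interior, in the topology of uniform convergence on compact sets. In particular it fails for some norms that are $C^\infty$ off $0$ and have strongly convex unit ball.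

**Theorem 3.** For every norm, every normalized starlike $f$, every $\|w\|=1$ and every $k\ge2$,
$$\|F_k(w)\|\le\frac{(k+1)^{k+1}}{4\,(k-1)^{k-1}}<\Big[\frac{e(k+1)}2\Big]^2 .$$

The right-hand expression is Poreda's bound for $\|F_k(w)\|$. For $k=3$ the middle expression is $16$, so the best constant for $k=3$, over all norms, lies in $[3.025,16]$. The proofs below do not determine that constant, and they do not settle whether the estimate fails for each individual $k\ge4$.

## 4. The balls $|z_2|<\varphi(|z_1|)$ and the condition on a five-term field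

We need norms for which $T(z)$ can be written down. Let $\varphi:[0,1]\to[0,\infty)$ be $C^1$ and concave, with $\varphi'<0$ on $(0,1]$ and $\varphi(1)=0$. Put
$$B_\varphi=\{z\in\mathbb C^2:\ |z_1|<1,\ |z_2|<\varphi(|z_1|)\}.$$
For example, $\varphi=1-r$ gives the unit ball of $|z_1|+|z_2|$.

**Lemma 5.** $B_\varphi$ is the unit ball of a norm $N$ with sphere $\{|z_1|\le1,\ |z_2|=\varphi(|z_1|)\}$. We have $N(e_1)=1$, and $z\mapsto z_1$ belongs to $T(e_1)$. Let $N(z)=1$, $r=|z_1|$, $s=|z_2|=\varphi(r)$, $l=(l_1,l_2)\in T(z)$.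

(a) If $r=1$, then $z_2=0$, $l_1=\bar z_1$ and $|l_2|\le1/|\varphi'(1)|$.

(b) If $r=0$, then $l_2=1/z_2$.

(c) If $0<r<1$, then with $W=-r\varphi'(r)>0$ the only element of $T(z)$ is
$$l(y)=\frac1{W+s}\Big(W\frac{y_1}{z_1}+s\frac{y_2}{z_2}\Big).$$

*Proof.* The function $-\varphi$ is convex and increasing, so $u(z)=|z_2|-\varphi(|z_1|)$ is convex on $|z_1|<1$. Therefore $B_\varphi$ is convex. It is open and bounded, contains $0$ and is balanced, so it is the unit ball of a norm. Its closure is $K=\{|z_1|\le1,|z_2|\le\varphi(|z_1|)\}$: $K$ is closed, and if $z\in K$, $0<t<1$, then $tz\in B_\varphi$, because $t|z_2|<\varphi(t|z_1|)$ (if $z_2\ne0$ use $t|z_2|<|z_2|\le\varphi(|z_1|)\le\varphi(t|z_1|)$; if $z_2=0$ use $\varphi>0$ on $[0,1)$). The sphere is $K\setminus B_\varphi$, as stated. Since $|z_1|<1$ on $B_\varphi$, the functional $z\mapsto z_1$ has norm at most $1$, and it equals $1$ at $e_1$, which lies on the sphere.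

(a) From $l_1z_1=1$ we get $l_1=\bar z_1$. The points $(tz_1,e^{i\gamma}\varphi(t))$, $0<t<1$, lie in $K$. With $\gamma$ chosen suitably, $|l|\le1$ on $K$ gives $t+|l_2|\varphi(t)\le1$, so $|l_2|\le\lim_{t\to1}\frac{1-t}{\varphi(t)}=\frac1{|\varphi'(1)|}$.

(b) $l(z)=l_2z_2=1$.

(c) Clearly $l(z)=1$. For $y\in B_\varphi$, concavity gives $|y_2|<\varphi(|y_1|)\le\varphi(r)+\varphi'(r)(|y_1|-r)$. Hence
$$|l(y)|\le\frac{-\varphi'(r)|y_1|+|y_2|}{W+s}\le\frac{\varphi(r)-r\varphi'(r)}{W+s}=1,$$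
and $l\in T(z)$. For uniqueness, $u$ is $C^1$ near $z$ with nonzero differential, and $B_\varphi=\{u<0\}$ there. If $l'\in T(z)$ and $du(z)(y)<0$, then $z+\varepsilon y\in B_\varphi$ for small $\varepsilon>0$, so $\operatorname{Re}l'(z+\varepsilon y)\le1=\operatorname{Re} l'(z)$ and $\operatorname{Re}l'(y)\le0$. So $\operatorname{Re}l'$ is a positive multiple of $du(z)$. The multiple is fixed by $\operatorname{Re}l'(z)=1$, and $\operatorname{Re}l'$ determines $l'$. $\square$

Now insert the field (8). In case (c) let $\beta=\arg z_2$ and $\psi=\arg(z_1^2/z_2)$. These angles are independent, since the arguments of $z_1,z_2$ are free. From $p/z_1=1-dz_2$ and $q/z_2=1-bz_1^2/z_2+\alpha z_2+gz_1^2-\eta z_1^2z_2$, and since $z_1^2$ has argument $\beta+\psi$ and $z_1^2z_2$ has argument $2\beta+\psi$, the number $G:=(W+s)\operatorname{Re}l(h(z))$ equals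
$$G=X-A\cos\beta-B_0\cos\psi+C\cos(\beta+\psi)-H\cos(2\beta+\psi),\tag{10}$$
$$X=W+s,\quad A=dWs-\alpha s^2,\quad B_0=br^2,\quad C=gr^2s,\quad H=\eta r^2s^2 .$$

**Lemma 6.** The field (8) satisfies (3) for $N$ if $b\le|\varphi'(1)|$, $\alpha\varphi(0)\le1$, and for every $r\in(0,1)$ there is a splitting $X=X_1+X_2$ with
$$X_1\ge B_0,\quad X_2\ge H,\quad(A+C)^2\le4(X_1+B_0)(X_2+H),\quad(A-C)^2\le4(X_1-B_0)(X_2-H).\tag{11}$$

*Proof.* If $r=1$, then $h(z)=(z_1,-bz_1^2)$ and $\operatorname{Re}l(h(z))=1-b\operatorname{Re}(l_2z_1^2)\ge1-b/|\varphi'(1)|\ge0$. If $r=0$, then $p=0$ and $\operatorname{Re}l(h(z))=1+\alpha\operatorname{Re}z_2\ge1-\alpha\varphi(0)\ge0$. Let $0<r<1$. Put $\omega=\psi/2$, $\theta=\beta+\psi/2$. Then $\beta=\theta-\omega$, $\psi=2\omega$, $\beta+\psi=\theta+\omega$, $2\beta+\psi=2\theta$. Expanding $\cos(\theta\mp\omega)=\cos\theta\cos\omega\pm\sin\theta\sin\omega$ and the double angles, (10) becomes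
$$\begin{aligned}G=&\big[(X_1+B_0)\sin^2\omega-(A+C)\sin\omega\sin\theta+(X_2+H)\sin^2\theta\big]\\&+\big[(X_1-B_0)\cos^2\omega-(A-C)\cos\omega\cos\theta+(X_2-H)\cos^2\theta\big].\end{aligned}\tag{12}$$
Each bracket is a quadratic form $ax^2-mxy+b'y^2$ with $a,b'\ge0$ and $m^2\le4ab'$ by (11), so it is non-negative. $\square$

## 5. Two terms alone never reach $db=3.2$

The sensible first attempt is $\alpha=g=\eta=0$. On the ball $|z_1|+|z_2|<1$ we have $\varphi=1-r$, $W=r$, $X=1$. With $b=1$, $d=2$ the smallest value of $G$ over all angles is $1-2r(1-r)-r^2=(1-r)^2\ge0$. At $r=1$ and $r=0$ the conditions $b\le|\varphi'(1)|$ and $\alpha\varphi(0)\le1$ of Lemma 6 hold. So (3) holds, and $F_3(e_1)=e_1$. One could hope that another $\varphi$ brings $\frac12db$ above $3$. It does not.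

**Remark.** If $h=(z_1-dz_1z_2,\ z_2-bz_1^2)$ with $b,d>0$ satisfies (3) on some $B_\varphi$, then $db<3.2$.

*Proof.* At $\beta=\psi=0$ both losses in (10) are maximal, so (3) requires $W+s\ge dWs+br^2$ for $0<r<1$. Put $M=db$ and $y=d\varphi$. Multiplying by $d$ and dividing by $r$,
$$-\big(y-\tfrac12y^2\big)'\ \ge\ Mr-\frac yr .$$
Let $M>1$. At a point where $y=1$ the left side is $0$, so $Mr^2\le1$ there. Since $y(1)=0$, it follows that $y\le1$ on $[r_0,1]$ with $r_0=1/\sqrt M$. Integrate over $[r_0,1]$. The left side gives at most $\frac12$, because $y-\frac12y^2\le\frac12$, and the right side gives at least $\frac{M-1}2-\frac12\ln M$. So $M-\ln M\le2$. But $M-\ln M$ increases for $M\ge1$, and $3.2-\ln3.2>3.2-1.17>2$. $\square$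

The obstruction is at $s=1/d$. There $W$ drops out of $W+s\ge dWs+br^2$, so no choice of the slope of $\varphi$ helps. The cause is that the losses $A\cos\beta$ and $B_0\cos\psi$ can be maximal at the same time.

## 6. Cancelling phases: the ball $|z_1|^2+|z_2|<1$ and the value $2\sqrt2$

The spare terms in (8) do not affect (9), so we use them to keep the losses apart. The term $gz_1^2z_2$ contributes $C\cos(\beta+\psi)=C\cos(\theta+\omega)$. If $C=A$, then
$$-A\cos(\theta-\omega)+A\cos(\theta+\omega)=-2A\sin\theta\sin\omega,$$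
which vanishes when $\omega=0$, exactly where the loss $B_0\cos2\omega$ is largest. The new worst angle is $\theta$ near $\pi/2$, and there the term $-H\cos2\theta$ coming from $-\eta z_1^2z_2^2$ becomes a gain. It costs something at $\theta=0$, where $X_2$ is available to pay.

When is $A=C$ for all $r$? Let $\alpha=\lambda d$ with $\lambda\ge0$. Then $A=C$ means $W=\lambda s+\frac gd r^2$. At $r=1$ this says $|\varphi'(1)|=g/d$, and to use the condition $b\le|\varphi'(1)|$ fully we set $g=bd$: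
$$-r\varphi'=\lambda\varphi+br^2,\qquad\varphi(1)=0,\qquad\text{with solution }\ \varphi(r)=\frac b{2+\lambda}\big(r^{-\lambda}-r^2\big).$$
Rescaling $z_2$ changes $b$ and $d$ but not $db$, so we may take $b=2+\lambda$ and $\varphi=r^{-\lambda}-r^2$. Now $X=(1+\lambda)s+br^2$. With $X_1=B_0=br^2$, $X_2=(1+\lambda)s$ and $\xi=r^2s$, conditions (11) reduce to
$$\eta\,\xi\le1+\lambda,\qquad g^2\xi\le2b\,(1+\lambda+\eta\,\xi),\tag{13}$$
because $(A+C)^2=4g^2r^4s^2$ and $4(X_1+B_0)(X_2+H)=8br^2(1+\lambda+\eta\xi)s$.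

Take first $\lambda=0$: $\varphi=1-r^2$, $b=2$, $\alpha=0$, $g=2d$, $\xi=r^2-r^4\le\frac14$. With $\eta=4$ and $d=2\sqrt2$, (13) reads $4\xi\le1$ and $32\xi\le4+16\xi$, both true. Also $b=|\varphi'(1)|$, and $\alpha\varphi(0)=0$. So Lemma 6 applies on $\{|z_1|^2+|z_2|<1\}$, and $F_3(e_1)=2\sqrt2\,e_1$. This is far better than the two-term field, but $2\sqrt2<3$. Moreover (13) allows no more when $\lambda=0$: at $\xi=\frac14$ it forces $d^2\le4(1+\frac\eta4)\le8$.

For general $\lambda$, (13) at the maximum $\xi_{\max}$ of $\xi$ forces $g^2\xi_{\max}\le4b(1+\lambda)$, that is,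
$$(db)^2\le\frac{4(1+\lambda)(2+\lambda)}{\xi_{\max}},$$
which is $32$ for $\lambda=0$. For $\lambda=\frac15$ we shall see that $\xi_{\max}<0.287$, so the right side is above $\frac{10.56}{0.287}>36.7$, and $db>6$ becomes possible. The price is that $r^{-1/5}-r^2$ blows up and is convex near $r=0$, so it must be replaced there.

We take $\lambda=\frac15$, $b=\frac{11}5$ and $d=\frac{11}4$, so that $db=\frac{121}{20}=6.05$ and $(db)^2=36.6025$. With $0.287$ in place of $\xi$, (13) asks for $0.287\,\eta\le1.2$ and $(36.6025-4.4\,\eta)\cdot0.287\le5.28$. Both hold for $4.14\le\eta\le4.18$, and we choose $\eta=4.15=\frac{83}{20}$. The term is needed: on the curve $\varphi=r^{-1/5}-r^2$ with $\eta=0$, take $r^{11/5}=\frac9{20}$. Then $s=\frac{11}{20}\left(\frac{20}9\right)^{1/11}$, so $0.59<s<0.6$ and $\frac{ds}2<1$, and $\xi=\frac{11}9\left(\frac9{20}\right)^{20/11}>0.28$. With $\theta=\frac\pi2$ and $\sin\omega=\frac{ds}2$, (12) gives $G=X_2-\frac{C^2}{2B_0}=s\big(\frac65-\frac{g^2}{4.4}\xi\big)<s(1.2-2.3)<0$.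

## 7. The norm: $r^{-1/5}-r^2$ continued by its inflectional tangent

We have $\frac{d^2}{dr^2}(r^{-1/5}-r^2)=\frac6{25}r^{-11/5}-2$, which is $\le0$ exactly when $r^{11/5}\ge\frac3{25}$. Let $r_1\in(0,1)$ be defined by $r_1^{11/5}=\frac3{25}$, and put
$$\kappa=r_1^2=\Big(\frac3{25}\Big)^{10/11},\qquad c=\tfrac{11}3\kappa .$$
Since $\ln\kappa=\frac{10}{11}\ln0.12=-1.9275\ldots$, $\ln0.145=-1.9310\ldots$ and $\ln0.146=-1.9241\ldots$,
$$0.145<\kappa<0.146,\qquad0.53<c<0.54 .\tag{14}$$
Define $\varphi(r)=r^{-1/5}-r^2$ on $[r_1,1]$, and on $[0,r_1]$ let $\varphi$ be the tangent line of this function at $r_1$. From $r_1^{-1/5}=r_1^2/r_1^{11/5}=\frac{25}3\kappa$ we get $\varphi(r_1)=\frac{22}3\kappa=2c$ and $-r_1\varphi'(r_1)=\frac15\cdot\frac{25}3\kappa+2\kappa=\frac{11}3\kappa=c$. So with $\varrho=r/r_1$,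
$$\varphi(r)=c\,(3-\varrho),\qquad-r\varphi'(r)=c\,\varrho\qquad(0\le r\le r_1).\tag{15}$$
Thus $\varphi$ is $C^1$, strictly decreasing and concave on $[0,1]$, with $\varphi(1)=0$, $\varphi'(1)=-\frac{11}5$ and $\varphi(0)=3c=11\kappa$. Lemma 5 applies and gives a norm $N$ with unit ball $B_\varphi$.

## 8. Verifying $\operatorname{Re}l(h)\ge0$

The field is (8) with $d=\frac{11}4$, $b=\frac{11}5$, $\alpha=\frac d5=\frac{11}{20}$, $g=bd=\frac{121}{20}$, $\eta=\frac{83}{20}$, that is,
$$p=z_1-\tfrac{11}4z_1z_2,\qquad q=z_2-\tfrac{11}5z_1^2+\tfrac{11}{20}z_2^2+\tfrac{121}{20}z_1^2z_2-\tfrac{83}{20}z_1^2z_2^2 .$$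

**Proposition.** $h=(p,q)$ satisfies (3) for the norm $N$.

*Proof.* We check the hypotheses of Lemma 6.

**Step 1: the points $r=1$ and $r=0$.** We have $b=\frac{11}5=|\varphi'(1)|$, and $\alpha\varphi(0)=\frac{11}{20}\cdot11\kappa=6.05\,\kappa<6.05\cdot0.146<1$ by (14).

**Step 2: the curved part $r_1\le r<1$, where the phases cancel.** Here $W=\frac15r^{-1/5}+2r^2=\frac s5+\frac{11}5r^2$, so $X=\frac65s+\frac{11}5r^2$ and
$$A=ds\big(\tfrac s5+\tfrac{11}5r^2\big)-\tfrac d5s^2=\tfrac{11}5d\,r^2s=gr^2s=C .$$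
With $X_1=B_0=\frac{11}5r^2$, $X_2=\frac65s$, conditions (11) reduce, as in (13), to
$$\eta\,\xi\le\tfrac65,\qquad g^2\xi\le\tfrac{22}5\big(\tfrac65+\eta\,\xi\big),\qquad\xi=r^2s=r^{9/5}-r^4 .$$
On $[0,1]$ the maximum of $r^{9/5}-r^4$ is at $r^{11/5}=\frac9{20}$. It equals $r^{9/5}\cdot\frac{11}{20}=\frac{11}{20}\left(\frac9{20}\right)^{9/11}=\frac{11}9\left(\frac9{20}\right)^{20/11}$. Since $\frac{20}{11}\ln\frac{20}9>\frac{20}{11}(0.7985)>1.45$ and $e^{1.45}>4.26$, we get $\xi<\frac{11}{9\cdot4.26}<0.287$. Hence $\eta\xi<4.15\cdot0.287<1.2$. Also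
$$\big(g^2-\tfrac{22}5\eta\big)\xi=(36.6025-18.26)\,\xi<18.3425\cdot0.287<5.27<5.28=\tfrac{22}5\cdot\tfrac65 .$$
So (11) holds.

**Step 3: rewrite everything on the flat part $0<r\le r_1$.** By (15), with $\varrho\in(0,1]$: $s=c(3-\varrho)$, $W=c\varrho$, $X=3c$, $r^2=\kappa\varrho^2=\frac3{11}c\varrho^2$. Therefore $B_0=\frac35c\varrho^2$,
$$A=dsc\Big(\varrho-\frac{3-\varrho}5\Big)=\tfrac35dcs\,(2\varrho-1),\qquad C=\tfrac{11}5d\cdot\tfrac3{11}c\varrho^2s=\tfrac35dcs\,\varrho^2 ,$$
and since $\frac35d=1.65$,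
$$A-C=-1.65\,c^2(3-\varrho)(1-\varrho)^2,\qquad A+C=1.65\,c^2(3-\varrho)(\varrho^2+2\varrho-1),$$
$$\frac Hc=\frac{3\eta}{11}\,c^2\varrho^2(3-\varrho)^2 .$$
By (14), $1.65\,c<0.9$. Further $\frac{3\eta}{11}=\frac{12.45}{11}$ lies between $1.13$ and $1.132$ and $0.2809<c^2<0.2916$, so
$$0.3\,\varrho^2(3-\varrho)^2\le\frac Hc\le\tfrac13\varrho^2(3-\varrho)^2\le\tfrac43,$$
using $1.13\cdot0.2809>0.3$, $1.132\cdot0.2916<\frac13$ and $\varrho(3-\varrho)\le2$ on $[0,1]$. Choose $X_1=X_2=\frac32c$. Then $X_1\ge\frac35c\ge B_0$ and $X_2\ge\frac43c\ge H$. Dividing the other two conditions of (11) by $c^2$, it suffices to prove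
$$\big(0.9(3-\varrho)(1-\varrho)^2\big)^2\le4\big(\tfrac32-\tfrac35\varrho^2\big)\big(\tfrac32-\tfrac Hc\big),\tag{16}$$
$$\big(0.9\,m(\varrho)\big)^2\le4\big(\tfrac32+\tfrac35\varrho^2\big)\big(\tfrac32+\tfrac Hc\big),\qquad m(\varrho)=(3-\varrho)(\varrho^2+2\varrho-1).\tag{17}$$

**Step 4: prove (16), the condition on $A-C$.** Put $\tau=1-\varrho\in[0,1)$. Then $\frac32-\frac35\varrho^2=0.9+1.2\tau-0.6\tau^2\ge0.9+0.6\tau$. Also $\varrho(3-\varrho)=(1-\tau)(2+\tau)=2-\tau-\tau^2$, whose square is $4-4\tau-3\tau^2+2\tau^3+\tau^4$. So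
$$\tfrac32-\tfrac Hc\ge\tfrac32-\tfrac13\big(4-4\tau-3\tau^2+2\tau^3+\tau^4\big)=\tfrac16+\tfrac43\tau+\tau^2\big(1-\tfrac23\tau-\tfrac13\tau^2\big)\ge\tfrac16+\tfrac43\tau .$$
The right side of (16) is at least $4(0.9+0.6\tau)(\frac16+\frac43\tau)=0.6+5.2\tau+3.2\tau^2\ge8.4\tau^2$. The left side is $0.81(2+\tau)^2\tau^4\le7.29\tau^4\le8.4\tau^2$.

**Step 5: prove (17), the condition on $A+C$.** We have $m(\varrho)=-\varrho^3+\varrho^2+7\varrho-3$ and $m'(\varrho)=7+2\varrho-3\varrho^2>0$ on $[0,1]$. So $m$ increases from $m(0)=-3$ through $m(0.8)=2.728$ to $m(1)=4$. If $\varrho\le0.8$, then $|m|\le3$ and the left side is at most $0.81\cdot9=7.29<9$, while the right side is at least $4\cdot\frac32\cdot\frac32=9$. If $\varrho\ge0.8$, the left side is at most $0.81\cdot16=12.96$. Here $\varrho(3-\varrho)\ge0.8\cdot2.2=1.76$, so the right side is at least $6\big(\frac32+0.3\,\varrho^2(3-\varrho)^2\big)\ge9+1.8\cdot(1.76)^2>14.5$.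

All hypotheses of Lemma 6 hold. $\square$

## 9. The value $121/40$ in every dimension

*Proof of Theorem 1.* **Step 1: $n=2$.** By the Proposition and Lemma 4 there is a normalized starlike $f$ on $B_\varphi$ with $Df\,h=f$. By (9), $F_3(e_1)=\frac12\cdot\frac{11}4\cdot\frac{11}5\,e_1=\frac{121}{40}e_1$. By Lemma 5, $N(e_1)=1$ and $l(z)=z_1$ lies in $T(e_1)$. So $l(F_3(e_1))=\frac{121}{40}>3$, and the same value occurs for every $l\in T(e_1)$.

**Step 2: $n\ge3$, by adding idle coordinates.** Let $N_0(z)=\max\{N(z_1,z_2),|z_3|,\dots,|z_n|\}$, whose unit ball is $B_\varphi\times\mathbb D^{n-2}$, with $\mathbb D$ the unit disc. The map $\tilde f(z)=(f(z_1,z_2),z_3,\dots,z_n)$ is normalized and biholomorphic on it, with starlike image $f(B_\varphi)\times\mathbb D^{n-2}$. Again $w=e_1$ and $l_w(z)=z_1$ give $\frac{121}{40}$. $\blacksquare$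

## 10. Perturbing the norm

The ball $B_\varphi$ has corners, and Step 1 of the Proposition uses one with equality. Theorem 2 says that the failure does not depend on this.

*Proof of Theorem 2.* Let $N_0$ be as in Section 9 ($N_0=N$ if $n=2$) and $\tilde h(z)=(h(z_1,z_2),z_3,\dots,z_n)$, a polynomial map with $\tilde h(0)=0$, $D\tilde h(0)=I$.

**Step 1: show that (3) holds for $N_0$ and $\tilde h$.** Let $N_0(z)=1$, $l=(l',l_3,\dots,l_n)\in T(z)$, $z'=(z_1,z_2)$. In a norm that is a maximum over blocks, the norm of a functional is the sum of the block norms, because the blocks of the test vector vary independently. So $N^*(l')+\sum|l_j|=1$, where $N^*$ is the dual norm. From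
$$1=\operatorname{Re}l(z)\le|l'(z')|+\sum|l_jz_j|\le N^*(l')N(z')+\sum|l_j||z_j|\le1$$
we get equality throughout. Hence $l'(z')=N^*(l')$, $N(z')=1$ if $l'\ne0$, and $l_jz_j=|l_j|$. So if $l'\ne0$, then $l'$ is $N^*(l')$ times an element of $T_N(z')$, and by the Proposition $\operatorname{Re}l(\tilde h(z))=\operatorname{Re}l'(h(z'))+\sum|l_j|\ge0$. If $l'=0$ this is clear.

**Step 2: gain a strict inequality by shrinking.** For $0<\rho<1$ let $h_\rho(z)=\tilde h(\rho z)/\rho$, so $h_\rho(0)=0$, $Dh_\rho(0)=I$. By (4) at $x=\rho z$, where $T(\rho z)=T(z)$,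
$$\operatorname{Re}l(h_\rho(z))\ge\frac{1-\rho}{1+\rho}>0\qquad(N_0(z)=1,\ l\in T_{N_0}(z)).$$

**Step 3: show that $h_\rho$ satisfies (3) for every norm $M$ close enough to $N_0$.** Suppose not. Then there are norms $M_j\to N_0$, points with $M_j(z_j)=1$, and $l_j\in T_{M_j}(z_j)$ with $\operatorname{Re}l_j(h_\rho(z_j))<0$. Since $M_j\to N_0$ uniformly on the Euclidean sphere, the $M_j$ are bounded below there by a common positive constant, so the $z_j$ are bounded. The $l_j$ are bounded since $|l_j(y)|\le M_j(y)$. Pass to a subsequence with $z_j\to z$, $l_j\to l$. Then $N_0(z)=1$, $|l(y)|\le N_0(y)$ for all $y$, and $l(z)=1$, so $l\in T_{N_0}(z)$. But $\operatorname{Re}l(h_\rho(z))\le0$, which contradicts Step 2.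

**Step 4: read off the coefficient.** For such $M$, Lemma 4 gives a normalized starlike map on the unit ball of $M$ with field $h_\rho$. The quadratic and cubic parts of $h_\rho$ are $\rho$ and $\rho^2$ times those of $\tilde h$, so by (5) and (9) it has $F_3(e_1)=\rho^2\frac{121}{40}e_1$. For $w=e_1/M(e_1)$ and every $l\in T_M(w)$, homogeneity of degree $3$ and $l(w)=1$ give
$$l(F_3(w))=\frac{121}{40}\,\frac{\rho^2}{M(e_1)^2}.$$
First fix $\rho$ with $\rho^2>\frac{120}{121}$, so that $\frac{121}{40}\rho^2>3$. Then, as $N_0(e_1)=1$, the value exceeds $3$ for all $M$ close enough to $N_0$. So the estimate for $k=3$ fails on a neighborhood of $N_0$.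

**Step 5: find smooth, strongly convex norms in that neighborhood.** Let $\chi_\varepsilon\ge0$ be smooth bump functions on $GL(n,\mathbb C)$, with integral $1$ for Lebesgue measure $d\gamma$ on matrices, and compact supports shrinking to $\{I\}$. Put
$$M_\varepsilon(z)=\Big(\int N_0(\gamma z)^2\chi_\varepsilon(\gamma)\,d\gamma+\varepsilon|z|^2\Big)^{1/2}.$$
The triangle inequality follows from that of $N_0$ and $|\cdot|$ and from Minkowski's inequality in $L^2$, so $M_\varepsilon$ is a norm, and $M_\varepsilon\to N_0$ uniformly on compact sets. For smoothness near $z_0\neq0$, set $A(z)=I+(z-z_0)z_0^*/|z_0|^2$. It depends smoothly on $z$, is invertible near $z_0$, and $A(z)z_0=z$. Substituting $\gamma\mapsto\gamma A(z)^{-1}$ in the integral gives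
$$\int N_0(\gamma z)^2\chi_\varepsilon(\gamma)\,d\gamma=\int N_0(\gamma z_0)^2\,\chi_\varepsilon\big(\gamma A(z)^{-1}\big)\,|\det A(z)|^{-2n}\,d\gamma .$$
Here $z$ enters only through smooth functions, and the supports stay in a fixed compact subset of $GL(n,\mathbb C)$ for $z$ near $z_0$. So the integral is $C^\infty$ near $z_0$, and so is $M_\varepsilon$, because $M_\varepsilon(z_0)>0$. Finally $M_\varepsilon^2-\varepsilon|z|^2$ is an average of squares of seminorms, hence convex, so the real Hessian of $M_\varepsilon^2$ is positive definite off $0$. Its gradient does not vanish on the sphere, since by homogeneity its radial derivative there is $2M_\varepsilon^2=2$. So the unit ball $\{M_\varepsilon^2<1\}$ is strongly convex. For small $\varepsilon$, $M_\varepsilon$ lies in the neighborhood of Step 4. $\blacksquare$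

## 11. The growth estimate and a bound valid for every norm

*Proof of Theorem 3.* **Step 1: bound $\|f\|$.** Let $f$ be normalized starlike, $h=(Df)^{-1}f$ and $v(z,t)=f^{-1}(e^{-t}f(z))$. By Lemma 1, (2) holds, so Lemma 2(i) gives (4). Since $v(z,t+\tau)=v(v(z,t),\tau)$ and $v(z,\tau)=z-\tau h(z)+o(\tau)$, we have $\dot v=-h(v)$, and Lemma 3 gives (6). As $f^{-1}(x)=x+O(|x|^2)$ near $0$, $e^tv(z,t)=e^tf^{-1}(e^{-t}f(z))\to f(z)$. Multiplying (6) by $e^t$ and letting $t\to\infty$,
$$\|f(z)\|\le\frac{\|z\|}{(1-\|z\|)^2}.$$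

**Step 2: apply Cauchy's formula at a good radius.** For $\|w\|=1$, $F_k(w)$ is the $k$-th Taylor coefficient of $\zeta\mapsto f(\zeta w)$. On $|\zeta|=\rho=\frac{k-1}{k+1}$, where $1-\rho=\frac2{k+1}$,
$$\|F_k(w)\|\le\rho^{-k}\,\frac{\rho}{(1-\rho)^2}=\Big(\frac{k+1}{k-1}\Big)^{k-1}\frac{(k+1)^2}4=\frac{(k+1)^{k+1}}{4\,(k-1)^{k-1}} .$$
Since $\big(\frac{k+1}{k-1}\big)^{k-1}=\big(1+\frac2{k-1}\big)^{k-1}<e^2$, this is less than $\big[\frac{e(k+1)}2\big]^2$. For $k=3$ it equals $\frac{4^4}{4\cdot2^2}=16$. Since $|l_w(F_3(w))|\le\|F_3(w)\|$, this and Theorem 1 place the best constant for $k=3$ over all norms in $[3.025,16]$. $\blacksquare$
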